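# Formality of the little disks operad fails in every positive characteristic

## 1. Four disks and a division by two

A point of $\mathcal B_2(n)$ is a configuration of $n$ labelled round disks in the unit disk, with disjoint interiors. To form $x\circ_i y$, shrink and translate the configuration $y$ (no rotation) and put it in place of the $i$-th disk of $x$. Take two disks with centers on the real axis, disk 1 to the left of disk 2, and let disk 2 make one full counterclockwise turn around disk 1. Call this loop $b$.

From $b$ we make four loops of three disks: put an extra still disk on the left; replace disk 1 by two disks side by side; replace disk 2 by two disks side by side; put an extra still disk on the right. A loop that starts and ends at disks with real centers in increasing order has winding numbers $w_{ij}$ for $i<j$: the degree of $(z_j-z_i)/|z_j-z_i|$, where the $z_i$ are the centers. By Arnold, $(w_{12},w_{13},w_{23})$ identifies $H_1(\mathcal B_2(3))$ with $\mathbb Z^3$; let $t_{ij}$ be the basis dual to $w_{ij}$. Since disks never rotate, the two halves of a doubled disk do not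 wind around each other. So the four loops have classes $t_{23}$, $t_{13}+t_{23}$, $t_{12}+t_{13}$, $t_{12}$, and
$$t_{23}-(t_{13}+t_{23})+(t_{12}+t_{13})-t_{12}=0. \tag{1}$$

Now ask for a reason for (1) on chains, then for a reason why this reason is consistent with four disks, and so on. To compute, keep nothing but winding numbers. Let $A^n=\mathbb Z^{\{(i,j):1\le i<j\le n\}}$ with basis $t_{ij}$. For an abelian group $A$ let $N_*(BA;k)$ be the normalized bar complex: $N_q$ is free over $k$ on the symbols $[a_1|\cdots|a_q]$ with all $a_l\ne0$ (a symbol with a zero entry is $0$), and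
$$\partial[a_1|\cdots|a_q]=[a_2|\cdots|a_q]+\sum_{i=1}^{q-1}(-1)^i[\cdots|a_i+a_{i+1}|\cdots]+(-1)^q[a_1|\cdots|a_{q-1}].$$
For $A$ free abelian of finite rank, $H_q(BA;k)\cong\Lambda^q(A\otimes k)$ naturally, and $[u|v]-[v|u]$ represents $u\wedge v$.

"Add a still disk on the left", "double disk $r$" and "add a still disk on the right" are homomorphisms $d^0$, $d^r$ ($1\le r\le n$), $d^{n+1}$ from $A^n$ to $A^{n+1}$. They have one common formula: with $\sigma_r(i)=i$ for $i\le r$ and $\sigma_r(i)=i-1$ for $i>r$,
$$(d^ru)_{ij}=u_{\sigma_r(i)\sigma_r(j)},\qquad\text{where } u_{0j}=u_{ii}=0\text{ and }u_{ij}=0\text{ if }j>n. \tag{2}$$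
For $r<s$ both $\sigma_r\sigma_s$ and $\sigma_{s-1}\sigma_r$ send $i$ to $i$ if $i\le r$, to $i-1$ if $r<i\le s$, and to $i-2$ if $i>s$. Hence $d^sd^r=d^rd^{s-1}$ for $r<s$, and $\delta=\sum_{r=0}^{n+1}(-1)^rd^r$ satisfies $\delta^2=0$. On bar chains $\delta$ commutes with $\partial$. Set $\beta_2=[1]\in N_1(BA^2)=N_1(B\mathbb Z)$ and look for $\beta_n\in N_{n-1}(BA^n;k)$ with
$$\partial\beta_n+\delta\beta_{n-1}=0,\qquad n=3,4,\dots \tag{3}$$

Three disks. Here $\delta[1]=[t_{23}]-[t_{13}+t_{23}]+[t_{12}+t_{13}]-[t_{12}]$. Since $\partial[u|v]=[v]-[u+v]+[u]$, this is $\partial([t_{13}|t_{23}]-[t_{13}|t_{12}])$, so we may take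
$$\beta_3=[t_{13}|t_{12}]-[t_{13}|t_{23}].$$

Four disks. The chain $\delta\beta_3$ is a cycle, since $\partial\delta\beta_3=\delta\partial\beta_3=-\delta\delta\beta_2=0$. To find its class in $\Lambda^2(A^4)$ over $\mathbb Z$, use $\theta([u|v])=u\wedge v$. This map kills boundaries because it is bilinear, and $\theta([u|v]-[v|u])=2\,u\wedge v$. So $\theta$ of a cycle is twice its class, and $\Lambda^2(A^4)$ has no torsion. By (2),

* $d^0\beta_3=[t_{24}|t_{23}]-[t_{24}|t_{34}]$,
* $d^1\beta_3=[t_{14}+t_{24}|t_{13}+t_{23}]-[t_{14}+t_{24}|t_{34}]$,
* $d^2\beta_3=[t_{14}|t_{12}+t_{13}]-[t_{14}|t_{24}+t_{34}]$,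
* $d^3\beta_3=[t_{13}+t_{14}|t_{12}]-[t_{13}+t_{14}|t_{23}+t_{24}]$,
* $d^4\beta_3=[t_{13}|t_{12}]-[t_{13}|t_{23}]$.

In the alternating sum of the $\theta(d^r\beta_3)$ everything cancels except $-t_{24}\wedge t_{13}$ from $-d^1$ and $t_{13}\wedge t_{24}$ from $-d^3$. So $\theta(\delta\beta_3)=2\,t_{13}\wedge t_{24}$, and the class of $\delta\beta_3$ is $t_{13}\wedge t_{24}$.

This is not zero, but $\beta_3$ may be changed by a cycle with class $c\in\Lambda^2(A^3\otimes k)$, and then the class becomes $t_{13}\wedge t_{24}+\delta c$. The same bookkeeping gives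
$$\begin{aligned}\delta(t_{12}\wedge t_{13})&=-t_{13}\wedge t_{24}+t_{14}\wedge t_{23},\\ \delta(t_{13}\wedge t_{23})&=-t_{13}\wedge t_{24}-t_{14}\wedge t_{23},\\ \delta(t_{12}\wedge t_{23})&=t_{12}\wedge t_{34}+t_{13}\wedge t_{24}.\end{aligned}$$
A combination of the three right sides that is a multiple of $t_{13}\wedge t_{24}$ cannot use the third, and must use the first two equally often. So it is a multiple of $2\,t_{13}\wedge t_{24}$. Over a field $k$, then, one can choose $\beta_3$ so that $\beta_4$ exists if and only if $2\neq0$ in $k$. In characteristic $2$ the chain of corrections breaks at four disks.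

Two questions grow out of this. Does a similar break occur in characteristic $3,5,7,\dots$, and with how many disks? And what does a break say about the operad of little disks itself?

## 2. Formality of chains, and the three theorems

Throughout, "operad" means non-symmetric (ns) operad in chain complexes over a field or commutative ring: complexes $\mathcal O(n)$, compositions $\circ_i:\mathcal O(n)\otimes\mathcal O(m)\to\mathcal O(n+m-1)$ for $1\le i\le n$, and a unit $\mathrm{id}\in\mathcal O(1)$. The sequential axiom is $(f\circ_ig)\circ_{i-1+j}h=f\circ_i(g\circ_jh)$. The parallel axiom is $(f\circ_ig)\circ_{l+m-1}h=(-1)^{|g||h|}(f\circ_lh)\circ_ig$ for $i<l$ and $g$ of arity $m$. The differential has degree $-1$, and Koszul signs are used. A quasi-isomorphism of operads is an operad map that is a quasi-isomorphism in each arity.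

**Definition (stable formality).** An operad $\mathcal O$ of spaces is stably formal over a field $k$ if the operad of singular chains $C_*(\mathcal O;k)$ and the operad $H_*(\mathcal O;k)$, with zero differential, are connected by a zigzag of quasi-isomorphisms of operads in chain complexes over $k$. For the non-symmetric little disks operad we forget the symmetric group actions and ask for a zigzag of ns operads.

A zigzag of symmetric operads is also one of ns operads, so failure in the ns world is the stronger statement. The little $N$-disks operad is known to be stably formal over $\mathbb R$. By a computer calculation of P. Salvatore, the space $\mathcal B_2(4)$ is not formal over $\mathbb Z/2$: its cohomology algebra and its algebra of singular cochains are not quasi-isomorphic. The question of these notes: is the ns little disks operad stably formal over some field of positive characteristic?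

**Definition (truncation).** For $1\le r\le\infty$ let $\mathcal O_{[1,r]}(n)=\mathcal O(n)$ for $1\le n\le r$ ($n<\infty$) and $0$ otherwise, with compositions landing in arity $>r$ set to $0$.

This is an operad: composing operations of arity $\ge1$ never lowers the arity, so $\mathcal O_{[1,\infty)}$ is a suboperad and its part of arity $>r$ is an ideal. For example, the associative operad (one operation $m^{(n)}$ in each arity) truncated to $[1,3]$ has $m^{(2)}\circ_1m^{(2)}=m^{(3)}$, but $m^{(3)}\circ_1m^{(2)}=0$. A zigzag of quasi-isomorphisms restricts to the truncations. Call $C_*(\mathcal B_2;k)_{[1,r]}$ formal if it is connected to $H_*(\mathcal B_2;k)_{[1,r]}$ by a zigzag of quasi-isomorphisms.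

**Theorem A.** Let $k$ be a field of characteristic $p>0$ and $r\ge p+2$ ($r=\infty$ allowed). Then $C_*(\mathcal B_2;k)_{[1,r]}$ and $H_*(\mathcal B_2;k)_{[1,r]}$ are not connected by a zigzag of quasi-isomorphisms of ns operads. In particular the ns operad $\mathcal B_2$ is not stably formal over any field of positive characteristic.

**Theorem B.** Let $R\ne0$ be a commutative ring. $C_*(\mathcal B_2;R)_{[1,\infty)}$ and $H_*(\mathcal B_2;R)_{[1,\infty)}$ are connected by a zigzag of quasi-isomorphisms of ns operads over $R$ if and only if $\mathbb Q\subset R$.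

**Theorem C.** Let $k$ be a field of characteristic $p>0$. $C_*(\mathcal B_2;k)_{[1,r]}$ is formal as an ns operad if and only if $r\le p+1$.

So the answer is no, for the ns operad and hence for the symmetric one. The proof of Theorem A takes Sections 3 to 9; Theorems B and C are in Sections 10 and 11.

## 3. An operad that tests the pair $(m,b)$

The purpose of this section is to turn (3) into something that a zigzag of quasi-isomorphisms must respect. We write down a free operad $F$ whose maps into $Q$ are the solutions of a system containing (3), and show that such solutions can be transported.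

**Definition (operadic suspension).** Let $S=ks$ with $|s|=1$, and $e_n\in\mathrm{Hom}(S^{\otimes n},S)$, $e_n(s^{\otimes n})=s$, so $|e_n|=1-n$. Let $\Lambda\mathcal O$ be the aritywise tensor product $\mathcal O\otimes\mathrm{End}_S$.

An element $f\in\mathcal O(n)_d$ gives $f\otimes e_n$ of degree $d+1-n$, and $\partial(f\otimes e_n)=\partial f\otimes e_n$. Moving $e_m$ past $i-1$ copies of $s$ gives $e_n\circ_ie_m=(-1)^{(m-1)(i-1)}e_{n+m-1}$. Moving $g$ past $e_n$ gives another sign, so
$$(f\otimes e_n)\circ_i(g\otimes e_m)=(-1)^{(n-1)|g|+(m-1)(i-1)}(f\circ_ig)\otimes e_{n+m-1}. \tag{4}$$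
For example, a degree $0$ binary operation $m$ gives $\mu=m\otimes e_2$ of degree $-1$ with $\mu\circ_1\mu+\mu\circ_2\mu=(m\circ_1m-m\circ_2m)\otimes e_3$. Associativity of $m$ becomes the vanishing of a sum. The suspension $\Lambda$ preserves quasi-isomorphisms, commutes with truncation, and $H_*(\Lambda\mathcal O)=\Lambda H_*(\mathcal O)$.

In an operad put $f\circ g=\sum_if\circ_ig$ and $[f,g]=f\circ g-(-1)^{|f||g|}g\circ f$, extended to products over arities. Let $f\{g,h\}$ be the sum of all insertions of $g,h$ into different inputs of $f$ with $g$ to the left of $h$, that is, $\sum_{i<l}(f\circ_ig)\circ_{l+m-1}h$ for $g$ of arity $m$. In $(f\circ g)\circ h$ the operation $h$ goes into $g$, or to the right of $g$, or to the left of $g$. By the axioms,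
$$(f\circ g)\circ h=f\circ(g\circ h)+f\{g,h\}+(-1)^{|g||h|}f\{h,g\}. \tag{5}$$

**Definition (the operad $F$).** $F$ is the free graded ns operad on generators $m_n$ of degree $-1$ and $b_n$ of degree $0$, both of arity $n$, for $n\ge2$. With $m=\sum m_n$ and $b=\sum b_n$, its differential is the derivation with
$$\partial m=-m\circ m,\qquad\partial b=-[m,b]. \tag{6}$$

In low arity: $\partial m_2=\partial b_2=0$, $\partial m_3=-m_2\circ m_2$, $\partial b_3=-(m_2\circ b_2-b_2\circ m_2)$. In general $\partial m_n$ and $\partial b_n$ involve only generators of arity $<n$.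

We check $\partial^2=0$; since $\partial^2$ is a derivation, generators suffice. By (5) with $|m|$ odd, $\partial(m\circ m)=-(m\circ m)\circ m+m\circ(m\circ m)=-(m\{m,m\}-m\{m,m\})=0$. Next, $\partial[m,b]=-[m\circ m,b]+[m,[m,b]]$. Here $[m,b]$ is odd, so
$$[m,[m,b]]=m\circ(m\circ b)-m\circ(b\circ m)+(m\circ b)\circ m-(b\circ m)\circ m.$$
By (5), $(m\circ b)\circ m=m\circ(b\circ m)+m\{b,m\}+m\{m,b\}$ and $(b\circ m)\circ m=b\circ(m\circ m)$. Also $m\circ(m\circ b)+m\{m,b\}+m\{b,m\}=(m\circ m)\circ b$. So $[m,[m,b]]=(m\circ m)\circ b-b\circ(m\circ m)=[m\circ m,b]$, and $\partial[m,b]=0$.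

An operad map $F\to Q$ is the same as a pair $\mu\in\prod_{n\ge2}Q(n)_{-1}$, $\beta\in\prod_{n\ge2}Q(n)_0$ with
$$\partial\mu+\mu\circ\mu=0,\qquad\partial\beta+\mu\circ\beta-\beta\circ\mu=0. \tag{7}$$

**Lemma 1.** Let $Q\leftrightarrow\cdots\leftrightarrow Q'$ be a zigzag of operads whose backward arrows are quasi-isomorphisms, inducing $z:H_*(Q)\to H_*(Q')$. For every $g:F\to Q$ there is $g':F\to Q'$ with $H_*(g')=z\circ H_*(g)$.

**Proof.** Along a forward arrow, compose. It remains to treat one backward arrow: a quasi-isomorphism $h:Q'\to Q$ and a map $g:F\to Q$.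

First let $\pi:P\to Q$ be a quasi-isomorphism that is surjective in each arity. We lift $g$ to $\tilde g:F\to P$ by induction on the arity of generators. If $\tilde g$ is defined on generators of arity $<n$, then $c=\tilde g(\partial m_n)$ is a cycle. Choose $y\in P(n)$ with $\pi(y)=g(m_n)$. Then $c-\partial y$ is a cycle in $\ker\pi$, which is acyclic, so $c-\partial y=\partial l$ with $l\in\ker\pi$. Put $\tilde g(m_n)=y+l$, and treat $b_n$ in the same way.

For general $h$ we use the model structure on ns operads over a commutative ring whose weak equivalences and fibrations are the aritywise quasi-isomorphisms and surjections (F. Muro, *Homotopy theory of nonsymmetric operads*, AGT 11 (2011)). Factor $h=\pi j$ with $j:Q'\to P$ a cofibration and weak equivalence and $\pi:P\to Q$ a fibration; then $\pi$ is a surjective quasi-isomorphism. As $Q'\to0$ is a fibration, the lifting axiom gives $\rho:P\to Q'$ with $\rho j=\mathrm{id}$, so $H_*(\rho)=H_*(j)^{-1}$. Lift $g$ to $\tilde g:F\to P$ and put $g'=\rho\tilde g$. Then $H_*(h)H_*(g')=H_*(\pi)H_*(j)H_*(j)^{-1}H_*(\tilde g)=H_*(g)$. $\square$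

Relation (1) says that $F$ has an evident map to the homology operad. Write $m\in H_0(\mathcal B_2(2))$ for the point class and $b\in H_1(\mathcal B_2(2))$ for the class of the loop $b$.

**Lemma 2.** Over any commutative ring $R$, $\mu=m\otimes e_2$, $\beta=b\otimes e_2$ define a map $F\to\Lambda H_*(\mathcal B_2;R)$, also after truncation.

**Proof.** The differential is zero, so (7) reads $\mu\circ\mu=0$, $[\mu,\beta]=0$. By (4), $\mu\circ\mu=(m\circ_1m-m\circ_2m)\otimes e_3=0$ since $\mathcal B_2(3)$ is path connected. Also by (4),
$$[\mu,\beta]=(-m\circ_1b+m\circ_2b-b\circ_1m+b\circ_2m)\otimes e_3.$$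
By Arnold, $H_1(\mathcal B_2(3);R)\cong R^3$ via $(w_{12},w_{13},w_{23})$, and the bracketed sum is $-t_{12}+t_{23}-(t_{13}+t_{23})+(t_{12}+t_{13})=0$; this is (1). $\square$

## 4. Winding numbers as an operad of tori

The purpose of this section is to replace chains on $\mathcal B_2$ by the bar complexes of Section 1.

**Definition (torus operad).** Let $T(n)=A^n$ for $n\ge1$. For $u\in T(n)$, $v\in T(m)$ let $\sigma$ be the monotone map collapsing the block $\{i,\dots,i+m-1\}$ to $i$ (and shifting what follows). Put $(u\circ_iv)_{ab}=v_{a-i+1,b-i+1}$ if $a,b$ both lie in the block, and $(u\circ_iv)_{ab}=u_{\sigma(a)\sigma(b)}$ otherwise.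

In an iterated composite, sequential or parallel, the $(a,b)$ entry is the corresponding entry of the operation attached to the smallest block containing both $a$ and $b$, or of the root operation if no inserted block contains both. This does not depend on the order of composition, so the operad axioms hold. The unit is $0\in T(1)=0$. The maps $\circ_i:A^n\times A^m\to A^{n+m-1}$ are homomorphisms. Let $E=N_*(BT;k)$, with compositions the shuffle map followed by the map induced by $\circ_i$, and let $*_n\in E(n)_0$ be the vertex.

For example, for $u,v\in A^2=\mathbb Z$ we have $u\circ_1v=v\,t_{12}+u(t_{13}+t_{23})$. So in $E$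
$$[1]\circ_1[1]=[t_{13}+t_{23}|t_{12}]-[t_{12}|t_{13}+t_{23}].$$

**Lemma 3.** In arities $\ge1$ there is a zigzag of ns operads
$$C_*(\mathcal B_2;k)\to N_*(\mathrm{Sing}\,\mathcal B_2)\to N_*(N\Pi\mathcal B_2)\xleftarrow{\ \sim\ }N_*(NG)\to E$$
whose backward arrow is a quasi-isomorphism. It sends $m$ to $[*_2]$ and $b$ to the class of $[1]\in N_1(B\mathbb Z)$.

**Proof.** The first arrow is normalization. $\Pi$ is the fundamental groupoid, which preserves products; the second arrow sends a singular simplex to the chain of path classes of its successive edges. $G(n)\subset\Pi\mathcal B_2(n)$ is the full subgroupoid on configurations with centers on the real axis in increasing order. Its objects are closed under ns composition and contain the unit, so $G$ is an operad in groupoids. As $\mathcal B_2(n)$ is path connected, $G(n)\to\Pi\mathcal B_2(n)$ is an equivalence, and so the backward arrow is a quasi-isomorphism.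

For a morphism $\gamma$ of $G(n)$ and $i<j$, the path $(z_j-z_i)/|z_j-z_i|$ is a loop in $S^1$ based at $1$; let $w_{ij}(\gamma)$ be its degree. Degrees add under concatenation, so $w:G(n)\to A^n$ is a functor to a group, seen as a groupoid with one object. The last arrow is $N_*(Nw)$ once we know that $w$ respects $\gamma\circ_i\eta$.

For two disks of the inserted block, the difference of centers is a positive multiple of that for $\eta$, so the winding number is that of $\eta$. Let $a$ be in the block and disk $j$ outside it. Move the center of subdisk $a$ linearly to the center of disk $i$. It stays in the interior of disk $i$, hence never meets the center of disk $j$. At the two endpoints of the path everything is real with constant sign, so this is a homotopy of based loops. The winding number is $w_{ij}(\gamma)$, or $w_{ji}(\gamma)$ if $j<i$. Pairs outside the block are unaffected. This is the composition of $T$. The statements on $m$ and $b$ follow from the definitions. $\square$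

**Proposition 4.** Let $\operatorname{char}k=p>0$. There is no map $F\to Q:=\Lambda E_{[1,p+2]}$ with $m_2\mapsto$ a cycle representing $[*_2]\otimes e_2$ and $b_2\mapsto$ a cycle representing $[1]\otimes e_2$.

**Proposition 4 implies Theorem A.** If $C_*(\mathcal B_2;k)_{[1,r]}$ is formal for some $r\ge p+2$, truncate to get formality for $r=p+2$. The zigzag induces an isomorphism of operads $z:H_*(\mathcal B_2;k)_{[1,p+2]}\to H_*(C_*(\mathcal B_2;k))_{[1,p+2]}=H_*(\mathcal B_2;k)_{[1,p+2]}$. It need not be the identity, so compose the map of Lemma 2 with $\Lambda z^{-1}$ before applying Lemma 1 to the suspended zigzag. The result is a map $F\to\Lambda C_*(\mathcal B_2;k)_{[1,p+2]}$ realizing exactly the classes $m,b$. Lemma 1 along the suspended and truncated zigzag of Lemma 3 then gives a map forbidden by Proposition 4. $\square$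

To read (7) in $Q$, put $M=*_2\otimes e_2$; then $M\circ M=(*_3-*_3)\otimes e_3=0$. The homomorphisms of Section 1 are $d^0f=*_2\circ_2f$, $d^if=f\circ_i*_2$ for $1\le i\le n$, and $d^{n+1}f=*_2\circ_1f$. Indeed, composing $u\in A^n$ with $0\in A^2$ in these three ways gives (2). For $f\in E(n)_d$, (4) gives
$$[M,f\otimes e_n]=\Big((-1)^{d+n-1}d^0f+(-1)^dd^{n+1}f-(-1)^{d+1-n}\sum_{i=1}^n(-1)^{i-1}d^if\Big)\otimes e_{n+1},$$
and since $(-1)^{d+n-1}(-1)^{n+1}=(-1)^d$, this says
$$[M,f\otimes e_n]=(-1)^{d+n-1}(\delta f)\otimes e_{n+1}. \tag{8}$$

A degree count: $\mu_n\in Q(n)_{-1}$ has its component in $E(n)_{n-2}$, and $\beta_n\in Q(n)_0$ in $E(n)_{n-1}$. If $\mu=M$, then the arity $n$ part of the second equation of (7) is $\partial\beta_n+[M,\beta_{n-1}]=0$. By (8) with arity $n-1$ and $d=n-2$, the sign is $+$, and this is exactly (3). So Section 1 was a computation in $\Lambda E$.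

## 5. Pairing the equations with functionals

Suppose for now that $\mu=M$; Section 8 will remove this assumption. A first approach to (3) is the one of Section 1: choose $\beta_3$, compute the class of $\delta\beta_3$, correct, choose $\beta_4$, and so on. For $p=2$ this worked. For $p=3$ the class of $\delta\beta_3$ can be removed, and we would next have to look at $\delta\beta_4$ in $H_3(BA^5;k)=\Lambda^3(k^{10})$, of dimension $120$, for all admissible $\beta_3$ and $\beta_4$ at once. The dependence on earlier choices is where the stage-by-stage method stops giving an argument for all $p$.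

So dualize. Suppose there are $k$-linear functionals $\Phi_n$ on $N_{n-2}(BA^n;k)$, $3\le n\le p+2$, with

* (i) $\Phi_3\circ\delta=x$ on $N_1(BA^2)$, where $x([a])=a\bmod p$ for $a\in A^2=\mathbb Z$;
* (ii) $\Phi_n\circ\partial+\Phi_{n+1}\circ\delta=0$ on $N_{n-1}(BA^n)$ for $3\le n\le p+1$;
* (iii) $\Phi_{p+2}\circ\partial=0$ on $N_{p+1}(BA^{p+2})$.

Apply $\Phi_n$ to (3) and sum over $3\le n\le p+2$. By (ii) and (iii) everything cancels except $\Phi_3(\delta\beta_2)=x(\beta_2)=1$. So $0=1$, whatever the $\beta_n$ are.

Where could such functionals come from? A function $(A^n)^q\to\mathbb F_p$ that vanishes when an argument is $0$ defines a functional on $N_q(BA^n;k)$. Write $a_{ij}$ for the coordinates on $A^n$. By (2),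
$$(d^r)^*a_{ij}=a_{\sigma_r(i)\sigma_r(j)}, \tag{9}$$
where $a_{0j}$, $a_{ii}$ and $a_{ij}$ with $j$ out of range are $0$. Since $x$ is additive, the first thing to try is an additive $\Phi_3$, a combination of $a_{12},a_{13},a_{23}$. Write $a=a_{12}$ for the coordinate of $A^2$. By (9), with faces $r=0,1,2,3$ and signs $+,-,+,-$,
$$a_{12}\mapsto0-0+a-a=0,\qquad a_{13}\mapsto0-a+a-0=0,\qquad a_{23}\mapsto a-a+0-0=0.$$
So an additive $\Phi_3$ gives $\Phi_3\circ\delta=0$, and (i) is out of reach.

Products do better. By (9), the faces of $a_{12}a_{13}^{p-1}$ are $0,0,a^p,0$. So $\Phi_3=a_{12}a_{13}^{p-1}$ has $\Phi_3\circ\delta=a^p$, and as a function on $\mathbb Z$ this is $a\bmod p$, by Fermat. The function $x$ is represented by the polynomial $a$, for which the linear search failed, and also by $a^p$, which can be reached.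

For $p=2$ the whole system can be written down:
$$\Phi_3(a)=a_{12}a_{13},\qquad\Phi_4(a,b)=a_{13}b_{24}+a_{12}b_{34}+a_{14}b_{23}.$$
We have just seen (i). For (ii), $\Phi_3(\partial[a|b])=\Phi_3(b)-\Phi_3(a+b)+\Phi_3(a)=a_{12}b_{13}+a_{13}b_{12}$ modulo $2$. The faces of $\Phi_4$ are: $r=0$: $0$; $r=1$: $a_{12}b_{13}+a_{13}b_{12}$; $r=2$: $2a_{12}b_{23}=0$; $r=3$: $2a_{13}b_{23}=0$; $r=4$: $0$. The two contributions cancel modulo $2$. Property (iii) holds because $\Phi_4$ is biadditive.

For general $p$ we look for $\Phi_n$ among homogeneous polynomials of degree $p$. The obstruction to finding them is the homology of a double complex, which the next two sections compute.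

## 6. The coordinates form a simplicial $2$-sphere; shifting by Koszul complexes

The homology of a simplicial vector space is that of its alternating-face complex, equivalently of its normalized complex. Over $\mathbb F_p$ let $U^{(s)}=\mathbb F_p\{\Delta^s\}/\mathbb F_p\{\partial\Delta^s\}$; its normalized complex is $\mathbb F_p$ in degree $s$. A basis of $U^{(s)}_n$ is given by the surjective monotone maps $[n]\to[s]$, where $[n]=\{0,\dots,n\}$. $U^{(0)}$ is constant $\mathbb F_p$, $\dim U^{(1)}_n=n$, and $\dim U^{(2)}_n=\binom n2$, which is the rank of $A^n$. This is no accident.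

**Lemma 5.** Let $U_n=\mathrm{Hom}(A^n,\mathbb F_p)$, with basis the coordinates $a_{ij}$ ($U_0=U_1=0$). With the face maps $(d^r)^*:U_{n+1}\to U_n$, there are isomorphisms $U_n\cong U^{(2)}_n$ compatible with all face maps.

**Proof.** Match $a_{ij}$ with the surjective monotone $\alpha:[n]\to[2]$ with $i=\min\{\alpha\ge1\}$ and $j=\min\{\alpha\ge2\}$; here $1\le i<j\le n$. For $\alpha:[n+1]\to[2]$ the $r$-th face deletes $r$ from the domain and renumbers: elements below $r$ keep their number, those above drop by one. If $i<r$ the new minimum is $i$, and if $i>r$ it is $i-1$. If $i=r$, the next element $r+1$ takes over and is renumbered $r$. So $i$ becomes $\sigma_r(i)$, and likewise $j$ becomes $\sigma_r(j)$. The result fails to be surjective exactly when $0$ is missed ($\sigma_r(i)=0$), or $1$ is missed ($\sigma_r(i)=\sigma_r(j)$), or $2$ is missed ($\sigma_r(j)$ out of range). In these cases the face is $0$ in $U^{(2)}$, and it is $0$ in $U$ by (9). $\square$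

Give $U_\bullet$ the degeneracies transported from $U^{(2)}$. Functors applied levelwise, such as $\Lambda^w$ and $\mathrm{Sym}^w(-\otimes W)$, give simplicial vector spaces whose faces are induced by the $(d^r)^*$.

Recall $\Gamma^wV=(V^{\otimes w})^{\Sigma_w}$, the symmetric tensors, with $\gamma_w(x)=x^{\otimes w}$. For finite-dimensional $V$, $\Gamma^w(V^*)=\mathrm{Sym}^w(V)^*$, and $\Gamma^w\cong\mathrm{Sym}^w$ naturally if $w!$ is invertible. For $V=\mathbb F_px$, $\Gamma^wV$ is spanned by $\gamma_w(x)$ for every $w$, while $\Lambda^wV=0$ for $w\ge2$.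

**Lemma 6.** Let $W$ be a finite-dimensional $\mathbb F_p$-vector space, $s,w\ge1$. Naturally in $W$,
$$H_n(\mathrm{Sym}^w(U^{(s)}\otimes W))\cong H_{n-w}(\Lambda^w(U^{(s-1)}\otimes W)),\qquad H_n(\Lambda^w(U^{(s)}\otimes W))\cong H_{n-w}(\Gamma^w(U^{(s-1)}\otimes W)).$$

A check by hand: for $s=1$, $w=2$, $W=\mathbb F_p$ the lemma says that $\mathrm{Sym}^2(U^{(1)})$ is acyclic. Let $\alpha_i\in U^{(1)}_n$ be the map with $\min\{\alpha\ge1\}=i$; its $r$-th face is $\alpha_{\sigma_r(i)}$, or $0$ if the index is $0$ or out of range. The dimensions $0,1,3,6,\dots,\binom{n+1}2$ equal $\binom n1+\binom n2$. So the normalized complex has dimension $1$ in degrees $1$ and $2$ and is $0$ elsewhere, with generators $\alpha_1^2$ and $\alpha_1\alpha_2$. The faces of $\alpha_1\alpha_2$ are $0,\alpha_1^2,0$, so $\partial(\alpha_1\alpha_2)=-\alpha_1^2$, an isomorphism even for $p=2$.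

**Proof of Lemma 6.** The purpose of the first part is to present $U^{(s)}$ as the quotient of an acyclic object by $U^{(s-1)}$. Let $\Lambda^s_0\subset\partial\Delta^s$ be the union of the proper faces containing the vertex $0$, and $C=\mathbb F_p\{\Delta^s\}/\mathbb F_p\{\Lambda^s_0\}$. Both $\Delta^s$ and $\Lambda^s_0$ are contractible, so $C$ is acyclic. A simplex of $\partial\Delta^s$ with vertex set $V\ne[s]$ is not in $\Lambda^s_0$ if and only if $V\cup\{0\}=[s]$, that is, $V=\{1,\dots,s\}$. So $\mathbb F_p\{\partial\Delta^s\}/\mathbb F_p\{\Lambda^s_0\}\cong U^{(s-1)}$. Put $X=U^{(s-1)}\otimes W$, $C_W=C\otimes W$, $Y=U^{(s)}\otimes W$; there is an exact sequence $0\to X\to C_W\to Y\to0$.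

Next we resolve. Consider, levelwise,
$$0\to\Lambda^wX\to\Lambda^{w-1}X\otimes C_W\to\cdots\to\mathrm{Sym}^wC_W\to\mathrm{Sym}^wY\to0,$$
$$0\to\Gamma^wX\to\Gamma^{w-1}X\otimes C_W\to\cdots\to\Lambda^wC_W\to\Lambda^wY\to0.$$
In the first, $x_1\wedge\cdots\wedge x_i\otimes c\mapsto\sum_l(-1)^{i-l}x_1\wedge\cdots\widehat{x_l}\cdots\wedge x_i\otimes x_lc$. In the second, split off one factor by $\Gamma^iX\to\Gamma^{i-1}X\otimes X$ and multiply it into $\Lambda^jC_W$. This squares to zero because symmetric $2$-tensors, spanned by the $x\otimes x$ and $x\otimes y+y\otimes x$, vanish in $\Lambda^2$.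

These sequences are exact. Choose a splitting $C_W=X\oplus Y$ at the given level. The complexes $\bigoplus\Lambda^iX\otimes\mathrm{Sym}^jC_W$ and $\bigoplus\Gamma^iX\otimes\Lambda^jC_W$ become $\mathrm{Kos}(X)\otimes\mathrm{Sym}\,Y$ and $\mathrm{Kos}'(X)\otimes\Lambda Y$, with $\mathrm{Kos}(X)=\Lambda X\otimes\mathrm{Sym}X$ and $\mathrm{Kos}'(X)=\Gamma X\otimes\Lambda X$. These turn direct sums in $X$ into tensor products. For $X=\mathbb F_px$ they are, in weight $w\ge1$, the isomorphisms $x\otimes x^{w-1}\mapsto x^w$ and $\gamma_w(x)\mapsto\gamma_{w-1}(x)\otimes x$. So both have homology $\mathbb F_p$ in weight $0$. In weight $w$ only $\mathrm{Sym}^wY$, respectively $\Lambda^wY$, survives, at the right end, which is the claim.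

Finally we shift. By Dold–Kan, the acyclic $C_W$ is simplicially homotopy equivalent to $0$, hence so are $\mathrm{Sym}^jC_W$ and $\Lambda^jC_W$ for $j\ge1$. By Eilenberg–Zilber and Künneth the $w$ intermediate terms, all with a factor of this kind, are acyclic. Cut the exact sequence into $w$ short exact sequences. Each one lowers the homological degree by one, and the total shift is $w$. All maps are natural in $W$; the splitting served only to check exactness. $\square$

The first use of these lemmas is the exactness that will remove the higher $\mu_n$.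

**Lemma 7.** For $3\le n\le p+1$, the complex $H_{n-2}(E(n-1))\xrightarrow{\delta}H_{n-2}(E(n))\xrightarrow{\delta}H_{n-2}(E(n+1))$ is exact in the middle.

**Proof.** Put $w=n-2\in[1,p-1]$. Since $H_w(BA;k)=\Lambda^w(A\otimes k)$, with dual $\Lambda^w(\mathrm{Hom}(A,\mathbb F_p))\otimes k$, the dual complex is $\Lambda^wU_{n+1}\to\Lambda^wU_n\to\Lambda^wU_{n-1}$, tensored with $k$. By Lemma 5 it is part of the alternating-face complex of $\Lambda^w(U^{(2)})$. By Lemma 6 its homology in the middle is $H_{w+2}(\Lambda^w(U^{(2)}))\cong H_2(\Gamma^w(U^{(1)}))$. For $w=1$ this is $H_2(U^{(1)})=0$. For $2\le w<p$, $\Gamma^w\cong\mathrm{Sym}^w$ naturally, and $H_2(\mathrm{Sym}^w(U^{(1)}))\cong H_{2-w}(\Lambda^w(U^{(0)}))=0$ since $\Lambda^w\mathbb F_p=0$. $\square$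

## 7. The functionals attached to $a^p$

**Lemma 8.** There are functions $\Phi_n:(A^n)^{n-2}\to\mathbb F_p$, $3\le n\le p+2$, vanishing when some argument is $0$, hence defining $k$-linear functionals on $N_{n-2}(BA^n;k)$, which satisfy (i), (ii), (iii) of Section 5.

**Proof.** **Step 1: a double complex of polynomials.** This step sets up the place where the $\Phi_n$ live. Let $W^q=\mathrm{Hom}((B\mathbb Z)_q,\mathbb F_p)$, where $(B\mathbb Z)_q=\mathbb Z^q$; it is cosimplicial in $q$. As simplicial abelian groups $B(A^n)=A^n\otimes B\mathbb Z$. So $\mathrm{Sym}^p(U_n\otimes W^q)$ is the space of homogeneous polynomials of degree $p$ over $\mathbb F_p$, in the formal sense, in the coordinates of $(A^n)^q=B(A^n)_q$. It is simplicial in $n$ and cosimplicial in $q$.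

Let $K^q_n$ be its conormalization in $q$: the polynomials that become $0$ when any one of the $q$ arguments is set to $0$. Equivalently, each monomial involves all $q$ arguments. A monomial of degree $p$ involves at most $p$ arguments, so $K^q_n=0$ for $q>p$; also $K^0_n=0$. Let $\delta^*=\sum(-1)^i(d^i)^*:K^q_{n+1}\to K^q_n$, and let $d:K^q_n\to K^{q+1}_n$ be the alternating sum of cofaces, dual to $\partial$. These commute and have square $0$. Put
$$\mathrm{Tot}_j=\bigoplus_qK^q_{j+q},\qquad D=\delta^*+(-1)^nd\ \text{ on }K^q_n.$$
Then $D$ lowers $j$ by $1$, and on $K^q_n$ we have $D^2=(-1)^n\delta^*d+(-1)^{n-1}d\delta^*=0$.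

**Step 2: $\mathrm{Tot}$ is acyclic.** This step shows that every $D$-cycle is a $D$-boundary. Filter by $q$; the filtration is finite, $1\le q\le p$, and in its spectral sequence one takes $\delta^*$-homology first. By Lemma 5 and two applications of Lemma 6,
$$H_n(\mathrm{Sym}^p(U_\bullet\otimes W))\cong H_{n-p}(\Lambda^p(U^{(1)}\otimes W))\cong H_{n-2p}(\Gamma^p(U^{(0)}\otimes W)),$$
naturally in $W$. As $U^{(0)}$ is constant, this is $\Gamma^p(W)$ for $n=2p$ and $0$ otherwise. The conormalization is a direct summand cut out by a projector built from cosimplicial operators in $q$, which commute with everything in $n$. So the $E_1$-term is the conormalized complex of the cosimplicial space $q\mapsto\Gamma^p(W^q)$, with differential $\pm d$.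

Since $\Gamma^p(V^*)=\mathrm{Sym}^p(V)^*$, the cohomology of this complex is dual to $H_*(\mathrm{Sym}^p(B\mathbb Z\otimes\mathbb F_p))$. The simplicial abelian group $B\mathbb Z$ has normalized complex $\mathbb Z$ in degree $1$: for $q\ge2$ every vector of $\mathbb Z^q$ is a sum of vectors with a zero coordinate, which are degenerate. So $B\mathbb Z\otimes\mathbb F_p\cong U^{(1)}$ by Dold–Kan. By Lemma 6 the homology is $H_{*-p}(\Lambda^p(U^{(0)}))=0$, because $\Lambda^p\mathbb F_p=0$ for $p\ge2$. So $E_2=0$.

**Step 3: the cycle $a^p$.** Let $a$ be the coordinate of $A^2$. Then $a^p\in K^1_2\subset\mathrm{Tot}_1$ is a $D$-cycle: $\delta^*(a^p)\in K^1_1=0$, and $d(a^p)=b^p-(a+b)^p+a^p=0$ as a polynomial over $\mathbb F_p$. By Step 2, $a^p=D\Psi$ with $\Psi\in\mathrm{Tot}_2$, that is, $\Psi=(\Psi_n\in K^{n-2}_n)_{3\le n\le p+2}$. Comparing components in $K^{n-1}_n$,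
$$\delta^*\Psi_3=a^p,\qquad\delta^*\Psi_{n+1}+(-1)^nd\Psi_n=0\quad(3\le n\le p+1). \tag{10}$$
Also $d\Psi_{p+2}\in K^{p+1}_{p+2}=0$.

**Step 4: from polynomials to functions.** Put $s_3=1$, $s_{n+1}=(-1)^ns_n$, and let $\Phi_n$ be $s_n\Psi_n$ viewed as a function. Passing from polynomials to functions commutes with all operators, so $\Phi\circ\delta$ and $\Phi\circ\partial$ are given by $\delta^*$ and $d$. Then (iii) holds. By (10), $s_{n+1}\delta^*\Psi_{n+1}=(-1)^ns_n\cdot(-1)^{n+1}d\Psi_n=-s_nd\Psi_n$, which is (ii). Finally (i) holds because, as a function on $\mathbb Z$, $a^p\equiv a\bmod p$ by Fermat. $\square$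

## 8. Gauge transformations of a pair $(\mu,\beta)$

In Section 5 we assumed $\mu=M$. A general solution of (7) has $\mu_3,\mu_4,\dots$, and we need a group that moves solutions so as to remove these terms.

Let $Q$ be as in Proposition 4; note $Q(1)=k\,\mathrm{id}$. Consider $\varphi=\mathrm{id}+\varphi_2+\varphi_3+\cdots\in\prod_{n\ge1}Q(n)_0$, and for any $f$ put $f\circledast\varphi=\sum_nf_n(\varphi,\dots,\varphi)$, with all inputs filled. For example, if $\varphi=\mathrm{id}+\varphi_2$ and $f=f_2$, then $f\circledast\varphi=f_2+(f_2\circ_1\varphi_2+f_2\circ_2\varphi_2)+f_2(\varphi_2,\varphi_2)$, in arities $2,3,4$. Since the $\varphi$'s have degree $0$, there are no signs and $(f\circledast\varphi)\circledast\psi=f\circledast(\varphi\circledast\psi)$. So the $\varphi$'s form a monoid with unit $\mathrm{id}$. The equation $\varphi\circledast\psi=\mathrm{id}$ is solved recursively: its arity $n$ part is $\psi_n+\sum_{l\ge2}\varphi_l(\psi_{j_1},\dots,\psi_{j_l})=0$ with all $j$'s $<n$. Every element has a right inverse, so the monoid is a group.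

**Lemma 9.** If $(\mu,\beta)$ satisfies (7) in $Q$, then so does the pair $(\mu',\beta')$ defined by
$$\mu'\circledast\varphi=\varphi\circ\mu-\partial\varphi,\qquad\beta'\circledast\varphi=\varphi\circ\beta, \tag{11}$$
and $\beta'_2=\beta_2$.

**Proof.** Equations (11) determine $\mu',\beta'$ (apply $\circledast\,\varphi^{-1}$), and their arities are $\ge2$ since the right sides have arities $\ge2$. For any $f,g$ write $f\langle g\rangle=\sum_n\sum_if_n(\varphi,\dots,g,\dots,\varphi)$, with $g$ in the $i$-th input and $\varphi$ in all others. As $\varphi$ has degree $0$,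
$$(f\circ h)\circledast\varphi=f\langle h\circledast\varphi\rangle,\quad(f\circledast\varphi)\circ h=f\langle\varphi\circ h\rangle,\quad\partial(f\circledast\varphi)=(\partial f)\circledast\varphi+(-1)^{|f|}f\langle\partial\varphi\rangle. \tag{12}$$
The first holds because filling all inputs of $f\circ_ih$ by $\varphi$ fills those of $h$ and the other inputs of $f$. The second holds because $h$ is inserted into exactly one of the $\varphi$'s. The third is the Leibniz rule.

For $\mu'$: by (12) and (11),
$$(\mu'\circ\mu')\circledast\varphi=\mu'\langle\varphi\circ\mu-\partial\varphi\rangle=(\mu'\circledast\varphi)\circ\mu-\mu'\langle\partial\varphi\rangle=(\varphi\circ\mu)\circ\mu-\partial\varphi\circ\mu-\mu'\langle\partial\varphi\rangle,$$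
$$(\partial\mu')\circledast\varphi=\partial(\varphi\circ\mu-\partial\varphi)+\mu'\langle\partial\varphi\rangle=\partial\varphi\circ\mu-\varphi\circ(\mu\circ\mu)+\mu'\langle\partial\varphi\rangle.$$
The sum is $(\varphi\circ\mu)\circ\mu-\varphi\circ(\mu\circ\mu)=\varphi\{\mu,\mu\}-\varphi\{\mu,\mu\}=0$ by (5), as $\mu$ is odd. Since $\circledast\,\varphi$ is invertible, $\partial\mu'+\mu'\circ\mu'=0$.

For $\beta'$:
$$(\mu'\circ\beta')\circledast\varphi=\mu'\langle\varphi\circ\beta\rangle=(\mu'\circledast\varphi)\circ\beta=(\varphi\circ\mu)\circ\beta-\partial\varphi\circ\beta,$$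
$$(\beta'\circ\mu')\circledast\varphi=\beta'\langle\varphi\circ\mu-\partial\varphi\rangle=(\varphi\circ\beta)\circ\mu-\beta'\langle\partial\varphi\rangle,$$
$$(\partial\beta')\circledast\varphi=\partial(\varphi\circ\beta)-\beta'\langle\partial\varphi\rangle=\partial\varphi\circ\beta-\varphi\circ(\mu\circ\beta)+\varphi\circ(\beta\circ\mu)-\beta'\langle\partial\varphi\rangle.$$
So $(\partial\beta'+\mu'\circ\beta'-\beta'\circ\mu')\circledast\varphi$ equals
$$\big((\varphi\circ\mu)\circ\beta-\varphi\circ(\mu\circ\beta)\big)-\big((\varphi\circ\beta)\circ\mu-\varphi\circ(\beta\circ\mu)\big).$$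
By (5) both brackets equal $\varphi\{\mu,\beta\}+\varphi\{\beta,\mu\}$, so this is $0$. The arity $2$ part of $\beta'\circledast\varphi=\varphi\circ\beta$ is $\beta'_2=\beta_2$. $\square$

## 9. Proof of Proposition 4

Suppose such a map exists, given by $(\mu,\beta)$ satisfying (7) in $Q=\Lambda E_{[1,p+2]}$. Since $E(2)_0=k\,*_2$ and there are no boundaries in $E(2)_0$, we have $\mu_2=M$.

**Step 1: we may assume $\mu_n=0$ for $3\le n\le p+1$.** The step removes the $\mu_n$ one at a time by Lemmas 7 and 9. Suppose $\mu_j=0$ for $3\le j<n$, where $3\le n\le p+1$. As $M\circ M=0$, the arity $n$ and $n+1$ parts of the first equation of (7) read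
$$\partial\mu_n=0,\qquad\partial\mu_{n+1}+[M,\mu_n]=0.$$
The second is available because $n+1\le p+2$, and $[M,\mu_n]=M\circ\mu_n+\mu_n\circ M$ as both are odd. By (8), the class of $\mu_n$ in $H_{n-2}(E(n))$ is killed by $\delta$. By Lemma 7 it is $\delta$ of a class in $H_{n-2}(E(n-1))$. By (8) again, there are a cycle $\psi\in Q(n-1)_0$ and $\chi\in Q(n)_0$ with $\mu_n=[M,\psi]+\partial\chi$.

Take $\varphi=\mathrm{id}+\psi+\chi$ and compare the two sides of $\mu'\circledast\varphi=\varphi\circ\mu-\partial\varphi$. In arities $j\le n-1$ the right side is $\mu_j$, because $\partial\psi=0$, $\partial\chi$ has arity $n$, and $\psi\circ\mu$, $\chi\circ\mu$ have arity $\ge n$. The left side is $\mu'_j$ plus terms $\mu'_a(\dots)$ with $2\le a<j$ and some input filled by $\psi$ or $\chi$. These have arity $\ge(a-1)+(n-1)\ge n$, so they do not occur. Hence $\mu'_2=M$ and $\mu'_j=0$ for $3\le j\le n-1$.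

In arity $n$ the left side is $\mu'_n$ plus the terms of $M$ with inputs $\mathrm{id}$ and $\psi$. The term $M(\psi,\psi)$ has arity $2(n-1)>n$, and a $\chi$ in $M$ gives arity $n+1$. So
$$\mu'_n+M\circ\psi=\mu_n+\psi\circ M-\partial\chi,$$
that is, $\mu'_n=\mu_n-[M,\psi]-\partial\chi=0$. By Lemma 9, $(\mu',\beta')$ satisfies (7) and $\beta'_2=\beta_2$. Replace $(\mu,\beta)$ by $(\mu',\beta')$ and continue with $n+1$.

**Step 2: contradiction.** Now Section 5 applies. The arity $n$ part of the second equation of (7), for $3\le n\le p+2$, involves $\mu_a\circ\beta_c$ and $\beta_c\circ\mu_a$ with $a+c=n+1$ and $c\ge2$. So $a\le n-1\le p+1$, and only $\mu_2=M$ contributes. Writing $\beta_n$ also for the component in $E(n)_{n-1}$, (8) gives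
$$\partial\beta_n+\delta\beta_{n-1}=0\qquad(3\le n\le p+2).$$
Apply $\Phi_n$ from Lemma 8 and sum:
$$0=\sum_{n=3}^{p+2}\Phi_n(\partial\beta_n+\delta\beta_{n-1})=\Phi_3(\delta\beta_2)+\sum_{n=3}^{p+1}(\Phi_n\partial+\Phi_{n+1}\delta)(\beta_n)+\Phi_{p+2}(\partial\beta_{p+2})=x(\beta_2).$$
But $x$ is additive in $a$, hence a cocycle on $N_*(B\mathbb Z;k)$, and $\beta_2$ is homologous to $[1]$. So $x(\beta_2)=1\ne0$ in $k$, a contradiction. This proves Proposition 4, and with it Theorem A. $\blacksquare$

## 10. Coefficient rings: Theorem B

**Proof of Theorem B.** If $\mathbb Q\subset R$: Tamarkin (*Formality of chain operad of little discs*, Lett. Math. Phys. 66 (2003)) proves formality over $\mathbb Q$. Tensor the zigzag with $R$, which is exact over $\mathbb Q$, and restrict to arities $\ge1$.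

If $\mathbb Q\not\subset R$, some prime $p$ is not invertible in $R$. It lies in a maximal ideal $\mathfrak m$, and $k=R/\mathfrak m$ has characteristic $p$. Suppose the operad were formal over $R$, and let $z$ be the induced automorphism of $H_*(\mathcal B_2;R)_{[1,\infty)}$. Precompose with $z^{-1}$ as in Section 4. Then Lemmas 1 and 2 over $R$ give a map from $F$ over $R$ to $\Lambda C_*(\mathcal B_2;R)_{[1,\infty)}$ realizing $m,b$. Compose with the reduction to $C_*(\mathcal B_2;k)$ and truncate to $[1,p+2]$. The result is a pair $(\mu,\beta)$ satisfying (7) in a $k$-operad, that is, a map from $F$ over $k$ realizing $m,b$. Lemmas 1 and 3 then contradict Proposition 4. $\square$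

## 11. Up to arity $p+1$ nothing obstructs: Theorem C

The "only if" part of Theorem C is Theorem A. For "if" it suffices to treat $k=\mathbb F_p$ and $r=p+1$: tensor with $k$ in general, and truncate for smaller $r$. Let $H=H_*(\mathcal B_2;\mathbb F_p)_{[1,p+1]}$, so $H(1)=\mathbb F_p$. The plan is to find a model of the chains with an extra $\mathbb Z/(p-1)$-grading in which homology of degree $i$ sits in weight $i$. Obstructions of small degree then vanish for reasons of weight.

**Lemma 10.** $C_*(\mathcal B_2;\mathbb F_p)_{[1,\infty)}$ is quasi-isomorphic, through a zigzag, to an ns dg operad $\mathcal O'$ with a $\mathbb Z/(p-1)$-grading ("weight") compatible with $\partial$, unit and compositions, such that $H_i$ has weight $i\bmod(p-1)$.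

**Proof.** For $p=2$ the grading group is trivial and there is nothing to prove. Let $p$ be odd.

**Step 1: a model with finite object sets.** We need groupoids that can be completed. Let $Pa$ be the ns suboperad of the operad $PaB$ of parenthesized braids on the parenthesizations of $12\cdots n$, $n\ge1$. Equivalently, pick an object of $G(2)$, where $G$ is as in the proof of Lemma 3. Let $f$ be the induced operad map from the free magma operad (parenthesizations) to $\mathrm{Ob}\,G$, and put $\mathrm{Hom}_{Pa}(x,y)=\mathrm{Hom}_G(f(x),f(y))$. For instance $Pa(2)$ has the single object $12$, with automorphism group $PB_2=\mathbb Z$. As $G(n)$ is connected, $Pa\to G\to\Pi\mathcal B_2$ are aritywise equivalences. As $\mathcal B_2(n)$ is aspherical, $\mathrm{Sing}\,\mathcal B_2(n)\to N\Pi\mathcal B_2(n)$ is a weak equivalence, so $N_*(N\,Pa;\mathbb F_p)\simeq C_*(\mathcal B_2;\mathbb F_p)_{[1,\infty)}$. The vertex groups are the pure braid groups $PB_n$.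

**Step 2: an automorphism.** The weights will come from an automorphism of the profinite completion. We use the following published facts (Drinfeld, *On quasitriangular quasi-Hopf algebras…*, 1990; see Horel, *Profinite completion of operads and the Grothendieck–Teichmüller group*, Adv. Math. 2017). The group $\widehat{GT}$ acts on the profinite completion $\widehat{PaB}$ by operad automorphisms that are the identity on objects. An element with cyclotomic component $\lambda\in\widehat{\mathbb Z}^\times$ acts on $\mathrm{Aut}(12)=\widehat{PB}_2=\widehat{\mathbb Z}$ by multiplication by $\lambda$. Finally, $\mathrm{Gal}(\bar{\mathbb Q}/\mathbb Q)$ maps to $\widehat{GT}$ with cyclotomic component the cyclotomic character, which is surjective. Choose such an automorphism $\mathcal F$ with $\bar\lambda=\lambda\bmod p\in\mathbb F_p^\times$ of order $p-1$. Being the identity on objects, it acts on $\widehat{Pa}$.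

**Step 3: chains on the completion.** Let $U$ run over the open characteristic subgroups of $\widehat{PB}_n$. As this group is topologically finitely generated, it has finitely many open subgroups of each index, so the $U$ are cofinal among the open subgroups. Each $U$ defines subgroups of all vertex groups of $\widehat{Pa}(n)$, stable under conjugation by morphisms and under $\mathcal F$. So there is a quotient groupoid $\widehat{Pa}(n)/U$ with finitely many objects and morphisms. Put
$$\mathcal O(n)=\lim_UN_*(N(\widehat{Pa}(n)/U);\mathbb F_p).$$
A composition $\widehat{Pa}(n)\times\widehat{Pa}(m)\to\widehat{Pa}(n+m-1)/U$ is continuous with finite target. On each of the finitely many vertex groups it has open kernel. Since it is a functor, it factors through $\widehat{Pa}(n)/U'\times\widehat{Pa}(m)/U''$ for some $U',U''$. Hence there are compatible maps from $\mathcal O(n)\otimes\mathcal O(m)$ to the terms of the limit $\mathcal O(n+m-1)$. So $\mathcal O$ is an ns dg operad on which $\mathcal F$ acts, and there is an operad map $N_*(N\,Pa;\mathbb F_p)\to\mathcal O$.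

This map is a quasi-isomorphism. Directed inverse limits of finite-dimensional vector spaces are exact, so $H_*(\mathcal O(n))=\lim_UH_*(\widehat{PB}_n/U;\mathbb F_p)$, which is dual to $H^*_{cont}(\widehat{PB}_n;\mathbb F_p)$. $PB_n$ is an iterated extension of finitely generated free groups, hence good (Serre, *Galois cohomology*, I.2.6). That is, its cohomology with finite coefficients agrees with the continuous cohomology of its completion, so $H^*_{cont}(\widehat{PB}_n;\mathbb F_p)=H^*(PB_n;\mathbb F_p)$. The latter is finite-dimensional, and dualizing gives the claim.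

**Step 4: $\mathcal F$ acts on $H_i$ by $\bar\lambda^i$.** It fixes $H_0$, spanned by the class of any object, and multiplies $b$ by $\bar\lambda$. The space $H_1(\mathcal B_2(n))$ is generated by $m,b$ under ns composition. Indeed, inserting the one-element block $\{i\}$ and the block $\{i+1,\dots,j\}$ into $b$, and the result into a product, gives $\sum_{c=i+1}^jt_{ic}$; differences of these give all $t_{ij}$. Since $\mathcal F$ is an operad automorphism, $\mathcal F=\bar\lambda$ on $H_1$. As $H^*(PB_n)$ is generated by $H^1$ (Arnold) and $\mathcal F$ acts by ring automorphisms on cohomology, $\mathcal F=\bar\lambda^i$ on $H^i$, and dually on $H_i$.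

**Step 5: weights.** This step cuts $\mathcal O$ by generalized eigenvalues. On each finite-dimensional $N_q(N(\widehat{Pa}(n)/U);\mathbb F_p)$ take the primary components under $\mathcal F$: the generalized eigenspaces of $\bar\lambda^a$, $a\in\mathbb Z/(p-1)$, and the sum of all the remaining components. These are natural for $\mathcal F$-equivariant linear maps. Let $\mathcal O(n)^{[a]}$ be the limit of the $a$-th eigenspaces and $\mathcal O'(n)=\bigoplus_a\mathcal O(n)^{[a]}$, a direct summand of the complex $\mathcal O(n)$. Generalized eigenvalues multiply under tensor products and the unit is fixed, so $\mathcal O'$ is a suboperad, graded by weight.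

The summand of $H_i(\mathcal O(n))$ coming from a weight $a\ne i$, or from the remaining components, is a limit of spaces on which $\mathcal F-\bar\lambda^i$ is invertible. So $\mathcal F-\bar\lambda^i$ is invertible on it. But $\mathcal F-\bar\lambda^i=0$ on $H_i(\mathcal O(n))$ by Step 4, hence this summand vanishes. So $\mathcal O'\to\mathcal O$ is a quasi-isomorphism and $H_i$ has weight $i$. $\square$

**Proof of Theorem C, "if".** We map a free resolution of $H$ to $\mathcal O'_{[1,p+1]}$, and weights make every obstruction vanish. Identify $H_*(\mathcal O'_{[1,p+1]})$ with $H$ by Lemma 10.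

Let $\pi:R=\Omega BH\to H$ be the bar–cobar resolution (ns operads over a field; Loday–Vallette, *Algebraic Operads*, Ch. 6). $R$ is quasi-free on $\bigoplus_{j\ge1}\mathcal G_j$, where $\mathcal G_j$ is spanned by planar trees with $j$ vertices of arity $\ge2$ labelled by $H$. A tree with total label degree $d$ has degree $d+j-1$. The map $\pi$ sends $\mathcal G_1$ identically to the labels and kills $\mathcal G_j$ for $j\ge2$. The differential contracts an inner edge by composing its two labels, or cuts the tree along an inner edge into a composite of two generators. So it preserves $d$, vanishes on $\mathcal G_1$, and sends $\mathcal G_j$ into the suboperad generated by $\mathcal G_{<j}$. As an example, a tree with two vertices labelled $g,h$, the second grafted on the $i$-th input of the first, has boundary (up to signs) the one-vertex tree labelled $g\circ_ih$ and the composite in $R$ of the one-vertex trees labelled $g$ and $h$; here $j=2$ and the degree is $|g|+|h|+1$.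

Give a tree the weight $d\bmod(p-1)$. We construct a weight-preserving operad map $f:R\to\mathcal O'_{[1,p+1]}$ by induction on $j$. Generators of arity $>p+1$ go to $0$, as the target vanishes there. A tree in $\mathcal G_j$ has arity $\ge j+1$, so only $j\le p$ matters.

* $j=1$: here $\partial=0$. Send $h\in H(n)_d$, $n\ge2$, linearly to a cycle of weight $d$ representing it; it exists since $H_d$ has weight $d$.
* $j=2$: $\partial g$ lies in the suboperad generated by $\mathcal G_1$, which has zero differential. On it, $f$ followed by passage to homology agrees with $\pi$, since both are operad maps agreeing on free generators. As $\pi(\partial g)=\partial\pi(g)=0$, $f(\partial g)$ is a null-homologous cycle of weight $d$, hence a boundary in weight $d$. Choose $f(g)$ of weight $d$ with $\partial f(g)=f(\partial g)$, linearly in $g$.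
* $3\le j\le p$: $f(\partial g)$ is a cycle of degree $d+j-2$ and weight $d$. Homology of degree $d+j-2$ has weight $d+j-2\not\equiv d\pmod{p-1}$, since $1\le j-2\le p-2$. So $f(\partial g)$ is a boundary in weight $d$; choose $f(g)$ accordingly.

For $p=2$ the third case does not occur. Every homology class of $R$ is represented by an element of $\mathcal G_1$ or a multiple of the unit, because these are cycles which $\pi$ maps onto $H=H_*(R)$. So $f$ induces the identification $H_*(R)=H=H_*(\mathcal O'_{[1,p+1]})$. Hence $H\leftarrow R\to\mathcal O'_{[1,p+1]}$ are quasi-isomorphisms, and $\mathcal O'_{[1,p+1]}\simeq C_*(\mathcal B_2;\mathbb F_p)_{[1,p+1]}$ by Lemma 10. $\blacksquare$
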